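\title{Ordered group structures on the positive definite cone of a C$^*$-algebra}

\begin{abstract}
We show that the positive invertible elements of a unital C$^*$-algebra can be made into a commutative group whose operation respects the usual order if and only if the algebra is commutative. Neither continuity nor commutativity of the group operation is needed, provided that the order is invariant under translations on both sides; invariance on one side is not enough. The proof rests on a rigidity theorem: a self-map $T$ of the cone that preserves the order in both directions and satisfies $T(x)\ge x$ acts as $x\mapsto\alpha x+k$ in every irreducible representation of dimension at least two. For algebras without characters this describes all such maps.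
\end{abstract}

\section{Introduction}

Let $A$ be a unital C$^*$-algebra with unit $1$. We write $A_{sa}$ for the set of self-adjoint elements, $A_+$ for the set of positive elements, and $A^{++}$ for the set of positive invertible elements, the \emph{positive definite cone} of $A$. These sets carry the usual order: $a\le b$ if and only if $b-a\in A_+$. We assume $A\neq\{0\}$, since for the zero algebra there is nothing to prove. A binary operation $\circ$ makes $A^{++}$ an \emph{ordered commutative group} if $(A^{++},\circ)$ is an abelian group and
\[
a\le b\ \Longrightarrow\ a\circ c\le b\circ c\qquad(a,b,c\in A^{++}).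
\]
The operation is not assumed to be continuous, or to be related to the algebraic structure of $A$ in any way other than through the order.

If $A$ is commutative, then $A\cong C(X)$ for a compact Hausdorff space $X$, the cone $A^{++}$ consists of the strictly positive continuous functions, and the pointwise product is such an operation. At the other extreme, it is known that for a complex Hilbert space $H$ with $\dim H\ge2$ no binary operation makes $B(H)^{++}$ an ordered commutative group. This paper answers the following question.

\medskip
\noindent\textbf{Problem.} \emph{Suppose that some operation makes $A^{++}$ an ordered commutative group under the usual order. Must $A$ be commutative?}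
\medskip

The answer is yes. The obstruction is not visible at first sight. The product $ab$ of noncommuting elements of $A^{++}$ is not self-adjoint, but group structures are not scarce: the exponential is a bijection $A_{sa}\to A^{++}$, so $a\circ b=\exp(\log a+\log b)$ is an abelian group operation on $A^{++}$ for every $A$. Symmetries of the order are not scarce either: for invertible $d\in A$ the congruence $x\mapsto dxd^*$ is a bijection of $A^{++}$ that preserves the order in both directions, and $d=b^{1/2}a^{-1/2}$ sends $a$ to $b$. The ordered set $A^{++}$ thus looks the same from each of its points, as an ordered group must.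

The obstruction comes from one further property. In an ordered commutative group with identity $e$, translation by an element $g\ge e$ is a symmetry of the order that moves \emph{every} point upward. We give names to these notions.

\begin{definition}
An \emph{order embedding} of $A^{++}$ is a map $T\colon A^{++}\to A^{++}$ such that $x\le y\iff T(x)\le T(y)$. It is an \emph{order automorphism} if it is also surjective. The map $T$ is \emph{inflationary} if $T(x)\ge x$ for all $x\in A^{++}$.
\end{definition}

An order embedding is injective, since $T(x)=T(y)$ gives $x\le y\le x$. No continuity or homogeneity is part of the definition.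

Congruences indicate what to expect. Let $d\in M_n(\mathbb C)$ be invertible with $dxd^*\ge x$ for all $x\in M_n(\mathbb C)^{++}$. By continuity the inequality holds for the rank-one matrices $x=\xi\xi^*$, $\xi\neq0$, where it reads $(d\xi)(d\xi)^*\ge\xi\xi^*$. Testing this on a vector $\eta\perp d\xi$ gives $0\ge|\langle\eta,\xi\rangle|^2$, so $\xi\in\mathbb C\,d\xi$. Every nonzero vector is therefore an eigenvector of $d$, the matrix $d$ is scalar, and the congruence is $x\mapsto\alpha x$ with $\alpha\ge1$. The translations $x\mapsto x+k$ with $k\in A_+$ are further inflationary order embeddings. Our main technical result says that, inside an irreducible representation of dimension at least two, there is nothing else.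

\begin{theorem}\label{thm:rigid}
Let $T$ be an inflationary order embedding of $A^{++}$, and let $\pi\colon A\to B(H)$ be an irreducible representation with $\dim H\ge2$. Then there are a real number $\alpha_\pi\ge1$ and a positive operator $k_\pi\in B(H)$ such that
\[
\pi(T(x))=\alpha_\pi\,\pi(x)+k_\pi\qquad(x\in A^{++}).
\]
If $T$ is surjective, then $k_\pi=0$.
\end{theorem}

An ordered group has an inflationary order automorphism that takes $e$ to any prescribed $g\ge e$, whereas by Theorem~\ref{thm:rigid} such a map can only take $\pi(e)$ to a multiple of itself. This conflict answers the Problem and gives several other characterizations of commutativity.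

\begin{theorem}\label{thm:group}
For a unital C$^*$-algebra $A$ the following are equivalent.
\begin{enumerate}
\item[(1)] $A$ is commutative.
\item[(2)] $A^{++}$ admits an operation making it an ordered commutative group under $\le$.
\item[(3)] $A^{++}$ admits a (not necessarily commutative) group operation $\circ$ such that $a\le b$ implies $a\circ c\le b\circ c$ and $c\circ a\le c\circ b$ for all $a,b,c\in A^{++}$.
\item[(4)] For every $b\ge1$ in $A$ there is an inflationary order automorphism $T$ of $A^{++}$ with $T(1)=b$.
\item[(5)] The ordered sets $(A^{++},\le)$ and $(A_{sa},\le)$ are order isomorphic.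
\end{enumerate}
\end{theorem}

In (3), two-sided invariance cannot be weakened to one-sided invariance, and ``group'' cannot be weakened to ``semigroup''; see Examples~\ref{ex:cholesky} and~\ref{ex:semigroup}. Assembling Theorem~\ref{thm:rigid} over all representations gives a classification. A \emph{character} of $A$ is a one-dimensional irreducible representation, and $\dim\pi$ denotes the dimension of the Hilbert space on which $\pi$ acts.

\begin{theorem}\label{thm:class}
\begin{enumerate}
\item[(a)] Suppose that $A$ has no characters. Then the inflationary order embeddings of $A^{++}$ are exactly the maps $x\mapsto cx+k$ with $c$ central, $c\ge1$ and $k\in A_+$. The inflationary order automorphisms of $A^{++}$ are exactly the maps $x\mapsto cx$ with $c$ central and $c\ge1$.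
\item[(b)] Let $A$ be arbitrary and put
\[
J=\bigcap\{\ker\pi:\ \pi\text{ irreducible},\ \dim\pi\ge2\},
\]
with $J=A$ if there is no such $\pi$. Then $J$ is an ideal contained in the center of $A$. If $T$ is an inflationary order embedding of $A^{++}$, then $c=T(2\cdot1)-T(1)$ is central and, with $k=T(1)-c$,
\[
T(x)-cx-k\in J\qquad(x\in A^{++}).
\]
\end{enumerate}
\end{theorem}

Section~\ref{sec:m2} shows the two ideas behind Theorem~\ref{thm:rigid} for $2\times2$ matrices, and Section~\ref{sec:facts} recalls the facts that replace matrix coordinates in a general algebra. The first idea is carried out in Section~\ref{sec:sublevel} and the second in Section~\ref{sec:rigid}. Theorems~\ref{thm:group} and~\ref{thm:class} are deduced in Sections~\ref{sec:group} and~\ref{sec:class}.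

\section{The case of $2\times2$ matrices}\label{sec:m2}

Let $T$ be an inflationary order embedding of $M_2(\mathbb C)^{++}$. We know nothing about $T$ except how it treats comparable pairs, so the first task is to extract numerical information from the order.

\medskip
\noindent\textbf{First idea: a diagonal entry of $T(x)$ is governed by the same entry of $x$.} We claim that
\begin{equation}\label{eq:m2}
x_{11}<y_{11}\ \Longrightarrow\ T(x)_{11}\le T(y)_{11},
\end{equation}
although $x$ and $y$ need not be comparable. Choose $t$ with $x_{11}<t<y_{11}$ and put $u_\lambda=\operatorname{diag}(t,t+\lambda)$ for $\lambda>0$. Writing $x=\left(\begin{smallmatrix}p&v\\ \bar v&q\end{smallmatrix}\right)$, we have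
\[
u_\lambda-x=\begin{pmatrix}t-p&-v\\-\bar v&t+\lambda-q\end{pmatrix},
\]
and since $t-p>0$ this matrix is positive as soon as $(t-p)(t+\lambda-q)\ge|v|^2$. Thus $x\le u_\lambda$ for all large $\lambda$. On the other hand $y\not\le u_\lambda$ for every $\lambda$, because $y_{11}>t$. As $T$ is an order embedding, $T(y)\not\le T(u_\lambda)$, so there is a unit vector $\eta_\lambda=(\mu_\lambda,\nu_\lambda)$, normalized by a phase so that $\mu_\lambda\ge0$, with
\[
\langle T(u_\lambda)\eta_\lambda,\eta_\lambda\rangle<\langle T(y)\eta_\lambda,\eta_\lambda\rangle .
\]
A priori these vectors could point anywhere. The inflationary property locates them: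
\[
t+\lambda|\nu_\lambda|^2=\langle u_\lambda\eta_\lambda,\eta_\lambda\rangle\le\langle T(u_\lambda)\eta_\lambda,\eta_\lambda\rangle<\|T(y)\|,
\]
so $\nu_\lambda\to0$ and $\eta_\lambda\to e_1$ as $\lambda\to\infty$. For large $\lambda$ we have $T(x)\le T(u_\lambda)$, hence $\langle T(x)\eta_\lambda,\eta_\lambda\rangle<\langle T(y)\eta_\lambda,\eta_\lambda\rangle$, and \eqref{eq:m2} follows in the limit. The argument works in any orthonormal basis, so \eqref{eq:m2} holds with $z_{11}$ replaced by $\langle z\xi,\xi\rangle$ for any unit vector $\xi$.

\medskip
\noindent\textbf{Second idea: the trace can be computed in two bases.} Put $f_\xi(s)=\langle T(s1)\xi,\xi\rangle$ for $s>0$, and suppose, in this illustration only, that these functions are differentiable. Comparing $x$ with the scalar matrices $s'1$ for $s'$ slightly below and slightly above $\langle x\xi,\xi\rangle$, we obtain $\langle T(x)\xi,\xi\rangle=f_\xi(\langle x\xi,\xi\rangle)$. So $T$ is encoded by one function of a real variable for each unit vector, and these functions are tied together because $\xi\mapsto\langle T(x)\xi,\xi\rangle$ is a quadratic form. Take $x=\operatorname{diag}(s,t)$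 and $\zeta_\pm=(e_1\pm e_2)/\sqrt2$, so that $\langle x\zeta_\pm,\zeta_\pm\rangle=(s+t)/2$. The trace of $T(x)$, computed in the bases $e_1,e_2$ and $\zeta_+,\zeta_-$, gives
\[
f_{e_1}(s)+f_{e_2}(t)=(f_{\zeta_+}+f_{\zeta_-})\Bigl(\frac{s+t}2\Bigr).
\]
The partial derivatives of the right side in $s$ and in $t$ agree, so $f_{e_1}'(s)=f_{e_2}'(t)$ for all $s,t>0$. Both functions are therefore affine, with the same slope. This is the source of the formula $T(x)=\alpha x+k$.

\medskip
Four things change in general. The chain $(u_\lambda)$ becomes a directed set. The unit sphere of $H$ need not be compact, so we use the state space of $A$, and the limit state has to be identified by other means. The algebra $\pi(A)$ need not be all of $B(H)$, so the ``diagonal matrices'' have to be produced by Kadison's transitivity theorem. Finally, all we know about $f_\xi$ is that it is monotone.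

\section{States and irreducible representations}\label{sec:facts}

All Hilbert spaces are complex. We use the following standard facts.

\begin{enumerate}
\item[(F1)] \emph{Order.} The set $A_+$ is a norm-closed convex cone that spans $A$ and contains every $a^*a$. If $a\le b$, then $dad^*\le dbd^*$ for every $d\in A$. A self-adjoint $x$ lies in $A^{++}$ if and only if $x\ge\varepsilon1$ for some $\varepsilon>0$; in particular $x+a\in A^{++}$ whenever $x\in A^{++}$ and $a\in A_+$. Every $*$-homomorphism maps positive elements to positive elements.
\item[(F2)] \emph{States.} A \emph{state} is a linear functional $\varphi$ on $A$ with $\varphi(A_+)\subseteq[0,\infty)$ and $\varphi(1)=1$. The set $S(A)$ of states is convex and weak$^*$ compact. By (F1), states are strictly positive on $A^{++}$.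
\item[(F3)] \emph{Pure states.} A state is \emph{pure} if it is an extreme point of $S(A)$. If $\omega$ is a pure state, $\varphi$ is a state, $M>0$, and $\varphi(a)\le M\omega(a)$ for all $a\in A_+$, then $\varphi=\omega$.
\item[(F4)] \emph{Irreducible representations.} A nonzero $*$-homomorphism $\pi\colon A\to B(H)$ is \emph{irreducible} if $\{0\}$ and $H$ are the only closed subspaces invariant under $\pi(A)$. Then $\pi(1)=1$, and for each unit vector $\xi\in H$ the \emph{vector state}
\[
\omega_\xi(a)=\langle\pi(a)\xi,\xi\rangle
\]
is pure.
\item[(F5)] \emph{Enough representations.} If $\pi(a)=0$ for all irreducible $\pi$, then $a=0$. If $z\in A_{sa}$ and $\pi(z)\ge0$ for all irreducible $\pi$, then $z\ge0$. Consequently, if $z\in A_{sa}$ is not positive, then $\varphi(z)<0$ for some state $\varphi$, for instance a suitable vector state.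
\item[(F6)] \emph{Quadratic forms.} An operator $b\in B(H)$ with $\langle b\xi,\xi\rangle=0$ for all unit vectors $\xi$ is zero, by polarization.
\end{enumerate}

The one deeper tool says that on finitely many vectors an irreducible algebra can imitate any self-adjoint operator.

\begin{theorem}[Kadison's transitivity theorem, self-adjoint form; see {\cite[Theorem 5.2.2]{Murphy}}]\label{thm:kadison}
Let $\pi\colon A\to B(H)$ be irreducible, let $\xi_1,\dots,\xi_n\in H$ be linearly independent, and let $b=b^*\in B(H)$. Then there is $a=a^*\in A$ with $\pi(a)\xi_i=b\xi_i$ for $i=1,\dots,n$.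
\end{theorem}

\section{Sublevel sets of a vector state}\label{sec:sublevel}

In this section $\pi\colon A\to B(H)$ is irreducible, $\xi\in H$ is a unit vector, and $\omega=\omega_\xi$. The dimension of $H$ is arbitrary.

In Section~\ref{sec:m2} a matrix $x$ with $x_{11}<t$ was dominated by $t1+h$, where $h=\operatorname{diag}(0,\lambda)$ is positive and invisible to the state $z\mapsto z_{11}$. To find $h$ without coordinates, we split the element into a part that annihilates $\xi$ and the adjoint of that part, and then complete the square. For $z=\left(\begin{smallmatrix}p&v\\ \bar v&q\end{smallmatrix}\right)$ and $\xi=e_1$ the splitting is $z-p1=l+l^*$ with $l=\left(\begin{smallmatrix}0&v\\0&(q-p)/2\end{smallmatrix}\right)$.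

\begin{lemma}\label{lem:square}
Let $z\in A_{sa}$ and $t\in\mathbb R$ with $\omega(z)<t$. Then there is $h\in A_+$ with $\omega(h)=0$ and $z\le t1+h$.
\end{lemma}

\begin{proof}
Let $w=z-\omega(z)1$ and $\eta=\pi(w)\xi$. Then $\langle\eta,\xi\rangle=\omega(w)=0$. We first find $l\in A$ with
\begin{equation}\label{eq:split}
w=l+l^*,\qquad \pi(l)\xi=0 .
\end{equation}
If $\eta=0$, take $l=w/2$. Otherwise $\xi$ and $\eta$ are linearly independent, and Theorem~\ref{thm:kadison}, applied to the orthogonal projection onto $\mathbb C\eta$, gives $b=b^*\in A$ with $\pi(b)\xi=0$ and $\pi(b)\eta=\eta$. Put $l_0=wb$. Then $\pi(l_0)\xi=\pi(w)\pi(b)\xi=0$ and $\pi(l_0^*)\xi=\pi(b)\pi(w)\xi=\eta$. The remainder $m=w-l_0-l_0^*$ is self-adjoint, and $\pi(m)\xi=\eta-0-\eta=0$. So $l=l_0+m/2$ satisfies \eqref{eq:split}.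

Let $\varepsilon=t-\omega(z)>0$. Expanding the product,
\[
0\le(\varepsilon^{1/2}1-\varepsilon^{-1/2}l)^*(\varepsilon^{1/2}1-\varepsilon^{-1/2}l)=\varepsilon1-l-l^*+\varepsilon^{-1}l^*l .
\]
With $h=\varepsilon^{-1}l^*l\in A_+$ this says $w\le\varepsilon1+h$, that is, $z\le t1+h$. Finally $\omega(h)=\varepsilon^{-1}\|\pi(l)\xi\|^2=0$.
\end{proof}

A nonempty subset $D$ of an ordered set is \emph{upward directed} if any two elements of $D$ have a common upper bound in $D$.

\begin{lemma}\label{lem:directed}
For every $t>0$ the set $D_t=\{z\in A^{++}:\omega(z)<t\}$ is upward directed.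
\end{lemma}

\begin{proof}
The set $D_t$ contains $\frac t2 1$. Given $z_1,z_2\in D_t$, choose $t'$ with $\max\{\omega(z_1),\omega(z_2)\}<t'<t$; then $t'>0$. By Lemma~\ref{lem:square} there are $h_1,h_2\in A_+$ with $\omega(h_i)=0$ and $z_i\le t'1+h_i$. The element $u=t'1+h_1+h_2$ lies in $A^{++}$, dominates $z_1$ and $z_2$, and satisfies $\omega(u)=t'<t$.
\end{proof}

This fails for states in general. For the normalized trace $\tau$ on $M_2(\mathbb C)$, the matrices $\operatorname{diag}(\frac32,\frac14)$ and $\operatorname{diag}(\frac14,\frac32)$ have $\tau=\frac78<1$, while any common upper bound has both diagonal entries at least $\frac32$.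

Directedness is an order-theoretic property, so $T$ can see it. The following proposition is the general form of \eqref{eq:m2}.

\begin{proposition}\label{prop:monotone}
Let $T$ be an inflationary order embedding of $A^{++}$. If $x,y\in A^{++}$ and $\omega(x)<\omega(y)$, then $\omega(T(x))\le\omega(T(y))$.
\end{proposition}

\begin{proof}
Let $t=\omega(y)>0$ and $D=D_t$, so that $x\in D$.

\emph{One state for each $u\in D$.} Let $u\in D$. Then $y\not\le u$, since $y\le u$ would give $t=\omega(y)\le\omega(u)<t$. Because $T(y)\le T(u)$ implies $y\le u$, the self-adjoint element $T(u)-T(y)$ is not positive. By (F5) the set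
\[
S_u=\{\varphi\in S(A):\ \varphi(T(u))\le\varphi(T(y))\}
\]
is nonempty, and it is weak$^*$ closed in $S(A)$.

\emph{One state for all $u\in D$.} If $u\le u'$ in $D$, then $T(u)\le T(u')$, and so $S_{u'}\subseteq S_u$. By Lemma~\ref{lem:directed}, finitely many $u_1,\dots,u_n\in D$ have an upper bound $u'\in D$, and $S_{u_1}\cap\dots\cap S_{u_n}\supseteq S_{u'}\ne\emptyset$. By compactness of $S(A)$ there is a state $\varphi\in\bigcap_{u\in D}S_u$.

\emph{This state is $\omega$.} Put $C=\varphi(T(y))>0$. Since $T$ is inflationary,
\[
\varphi(u)\le\varphi(T(u))\le C\qquad(u\in D).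
\]
So $\varphi$ is bounded wherever $\omega<t$, and scaling turns this into domination. Indeed, let $a\in A_+$ and $\varepsilon>0$. The element
\[
u=\frac{t}{2(\omega(a)+\varepsilon)}\,(a+\varepsilon1)
\]
lies in $A^{++}$ and has $\omega(u)=t/2$, so $u\in D$, and $\varphi(u)\le C$ reads $\varphi(a)+\varepsilon\le\frac{2C}{t}(\omega(a)+\varepsilon)$. Letting $\varepsilon\to0$, we get $\varphi(a)\le\frac{2C}t\,\omega(a)$ for all $a\in A_+$. As $\omega$ is pure by (F4), fact (F3) gives $\varphi=\omega$.

Thus $\omega\in S_x$, which is the assertion.
\end{proof}

\section{Inflationary embeddings in an irreducible representation}\label{sec:rigid}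

The trace identity of Section~\ref{sec:m2} will be available only at points of continuity of monotone functions. The following lemma shows that this is enough.

\begin{lemma}\label{lem:real}
Let $f,g,\Phi\colon(0,\infty)\to\mathbb R$ be nondecreasing, and let $N\subseteq(0,\infty)$ be countable. Suppose that
\[
f(s)+g(t)=\Phi\Bigl(\frac{s+t}2\Bigr)\quad\text{whenever none of }s,\ t,\ \frac{s+t}2\text{ lies in }N .
\]
Then there are $\alpha\ge0$ and $\beta,\gamma\in\mathbb R$ with $f(s)=\alpha s+\beta$ and $g(t)=\alpha t+\gamma$ for all $s,t>0$.
\end{lemma}

\begin{proof}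
We remove the exceptional set by passing to right limits. Let $F(s)=f(s+0)$ and $G(t)=g(t+0)$; these functions are nondecreasing. Fix $s,t>0$. For each $n\ge1$ choose $s_n\in(s,s+\frac1n)\setminus N$, and then choose $t_n\in(t,t+\frac1n)$ outside the countable set $N\cup\{2r-s_n:r\in N\}$. The hypothesis applies to $(s_n,t_n)$, and $s_n$, $t_n$, $(s_n+t_n)/2$ tend to $s$, $t$, $(s+t)/2$ strictly from the right. Hence
\[
F(s)+G(t)=\Phi\Bigl(\frac{s+t}2+0\Bigr)\qquad(s,t>0),
\]
and the left side depends only on $s+t$. For $r>0$ this gives $F(s+r)+G(t)=F(s)+G(t+r)$, that is,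
\[
F(s+r)-F(s)=G(t+r)-G(t)\qquad(s,t>0).
\]
The left side does not involve $t$ and the right side does not involve $s$, so the common value is a number $\Delta(r)\ge0$ that depends on $r$ alone. Writing $F(s+r+r')-F(s)$ as a sum of two increments gives $\Delta(r+r')=\Delta(r)+\Delta(r')$. Therefore $\Delta(r)=\alpha r$ for rational $r>0$, where $\alpha=\Delta(1)\ge0$. Moreover $\Delta$ is nondecreasing, because $\Delta(r+r')-\Delta(r)=\Delta(r')\ge0$, so $\Delta(r)=\alpha r$ for all $r>0$. It follows that $F(s)-\alpha s$ and $G(t)-\alpha t$ are constants $\beta$ and $\gamma$. Finally, $F(s')\le f(s)\le F(s)$ for $s'<s$, and letting $s'\uparrow s$ gives $f=F$. The same argument gives $g=G$.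
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:rigid}]
For a unit vector $\xi\in H$ define
\[
f_\xi(s)=\omega_\xi(T(s1))\qquad(s>0).
\]
This function is nondecreasing, since $s\le s'$ gives $T(s1)\le T(s'1)$. Let $x\in A^{++}$, $s=\omega_\xi(x)$, and $0<s'<s<s''$. Proposition~\ref{prop:monotone}, applied to the pairs $(s'1,x)$ and $(x,s''1)$, gives $f_\xi(s')\le\omega_\xi(T(x))\le f_\xi(s'')$. Letting $s'\uparrow s$ and $s''\downarrow s$, we obtain
\begin{equation}\label{eq:squeeze}
\omega_\xi(T(x))=f_\xi(\omega_\xi(x))\quad\text{whenever $f_\xi$ is continuous at }\omega_\xi(x).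
\end{equation}

\medskip
\noindent\emph{Step 1. If $\xi\perp\eta$ are unit vectors, then $f_\xi$ and $f_\eta$ are affine with the same slope.}

Let $\zeta_\pm=(\xi\pm\eta)/\sqrt2$; these are unit vectors. For $a\in A$,
\[
\omega_{\zeta_\pm}(a)=\tfrac12\bigl(\omega_\xi(a)+\omega_\eta(a)\bigr)\pm\tfrac12\bigl(\langle\pi(a)\xi,\eta\rangle+\langle\pi(a)\eta,\xi\rangle\bigr),
\]
so that $\omega_{\zeta_+}+\omega_{\zeta_-}=\omega_\xi+\omega_\eta$. This identity replaces the invariance of the trace.

We need an element of $A^{++}$ that plays the role of $\operatorname{diag}(s,t)$. Theorem~\ref{thm:kadison} produces self-adjoint elements, not positive ones, so we prescribe the logarithm. Given $s,t>0$, apply the theorem to $(\log s)P_\xi+(\log t)P_\eta$, where $P_\xi$ and $P_\eta$ are the orthogonal projections onto $\mathbb C\xi$ and $\mathbb C\eta$. This gives $a=a^*\in A$ with $\pi(a)\xi=(\log s)\xi$ and $\pi(a)\eta=(\log t)\eta$. The element $x=e^a$ lies in $A^{++}$, and the exponential series shows that $\pi(x)\xi=s\xi$ and $\pi(x)\eta=t\eta$. The mixed terms above vanish for $x$, so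
\[
\omega_\xi(x)=s,\qquad\omega_\eta(x)=t,\qquad\omega_{\zeta_+}(x)=\omega_{\zeta_-}(x)=\frac{s+t}2 .
\]
Let $N$ be the set of points at which at least one of $f_\xi,f_\eta,f_{\zeta_+},f_{\zeta_-}$ is discontinuous. It is countable, because a monotone function has at most countably many discontinuities. If none of $s$, $t$, $(s+t)/2$ lies in $N$, then \eqref{eq:squeeze} applies to all four vectors and yields
\[
f_\xi(s)+f_\eta(t)=(\omega_\xi+\omega_\eta)(T(x))=(\omega_{\zeta_+}+\omega_{\zeta_-})(T(x))=(f_{\zeta_+}+f_{\zeta_-})\Bigl(\frac{s+t}2\Bigr).
\]
Lemma~\ref{lem:real} with $\Phi=f_{\zeta_+}+f_{\zeta_-}$ completes Step 1.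

\medskip
\noindent\emph{Step 2. The slope is the same for all unit vectors.}

Since $\dim H\ge2$, every unit vector $\xi$ has a unit vector orthogonal to it. By Step 1, $f_\xi(s)=\alpha_\xi s+\beta_\xi$ with $\alpha_\xi\ge0$, and $\alpha_\xi=\alpha_\eta$ whenever $\xi\perp\eta$. When $\dim H=2$, orthogonality only matches the lines in pairs, so this alone does not make $\alpha_\xi$ constant. The additional input is that the slopes are the values of a quadratic form: for the self-adjoint operator $c_0=\pi(T(2\cdot1)-T(1))$,
\[
\langle c_0\xi,\xi\rangle=f_\xi(2)-f_\xi(1)=\alpha_\xi .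
\]
Let $E\subseteq H$ be a two-dimensional subspace with orthogonal projection $P$. The self-adjoint operator $Pc_0|_E$ on $E$ has an orthonormal basis $\xi,\eta$ of eigenvectors, with eigenvalues $\langle c_0\xi,\xi\rangle=\alpha_\xi$ and $\langle c_0\eta,\eta\rangle=\alpha_\eta$. These are equal, so $Pc_0|_E$ is scalar, and $\alpha_\zeta=\langle c_0\zeta,\zeta\rangle$ is constant on the unit vectors $\zeta\in E$. Any two unit vectors lie in a common two-dimensional subspace. Hence $\alpha_\xi$ has the same value $\alpha_\pi\ge0$ for all $\xi$.

\medskip
\noindent\emph{Step 3. The formula.}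

Each $f_\xi$ is continuous, so \eqref{eq:squeeze} holds without restriction:
\[
\langle(\pi(T(x))-\alpha_\pi\pi(x))\xi,\xi\rangle=\beta_\xi\qquad(x\in A^{++},\ \|\xi\|=1).
\]
The right side does not depend on $x$. By (F6) the operator $\pi(T(x))-\alpha_\pi\pi(x)$ does not depend on $x$ either; call it $k_\pi$. It is self-adjoint.

\medskip
\noindent\emph{Step 4. The inequalities.}

From $T(\varepsilon1)\ge0$ we get $\alpha_\pi\varepsilon1+k_\pi\ge0$ for all $\varepsilon>0$, so $k_\pi\ge0$. From $T(s1)\ge s1$ we get $(\alpha_\pi-1)1+s^{-1}k_\pi\ge0$ for all $s>0$, and $s\to\infty$ gives $\alpha_\pi\ge1$. If $T$ is surjective, then for each $\varepsilon>0$ there is $x\in A^{++}$ with $T(x)=\varepsilon1$, and $k_\pi\le\alpha_\pi\pi(x)+k_\pi=\varepsilon1$. Together with $k_\pi\ge0$ this gives $k_\pi=0$.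
\end{proof}

Each hypothesis of Theorem~\ref{thm:rigid} is needed.

\begin{example}\label{ex:hyp}
\begin{enumerate}
\item[(i)] \emph{The condition $\dim H\ge2$} supplies the orthogonal pairs in Steps 1 and 2. For $A=\mathbb C$, every strictly increasing $\tau\colon(0,\infty)\to(0,\infty)$ with $\tau(s)\ge s$ is an inflationary order embedding; $\tau(s)=s+s^2$ is not affine, and $\tau(s)=s+\lfloor s\rfloor$ is not even continuous.
\item[(ii)] \emph{The inflationary property} identifies the limit state in Proposition~\ref{prop:monotone} and gives $\alpha_\pi\ge1$. On $M_2(\mathbb C)^{++}$ let $T(x)=dxd^*$ with $d=\operatorname{diag}(2,1)$. This is an order automorphism, and $T(1)=\operatorname{diag}(4,1)$ is not scalar. If $\varphi$ is the vector state of $\eta=d^{-1}\xi/\|d^{-1}\xi\|$, then $\varphi(T(u))=\omega_\xi(u)/\|d^{-1}\xi\|^2$, so $\varphi$ lies in every $S_u$: the compactness argument may deliver the state of $\eta$ instead of the state of $\xi$.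
\item[(iii)] \emph{The implication $T(y)\le T(u)\Rightarrow y\le u$} makes the sets $S_u$ nonempty. On $M_2(\mathbb C)^{++}$ the map $T(x)=x+\|x\|1$ is inflationary and satisfies $x\le y\Rightarrow T(x)\le T(y)$. Since $T(s1)=2s1$, a formula $T(x)=\alpha x+k$ would force $T(x)=2x$, but $T(\operatorname{diag}(2,1))=\operatorname{diag}(4,3)$.
\item[(iv)] \emph{Surjectivity} is used only to show $k_\pi=0$, which fails for $x\mapsto x+1$.
\end{enumerate}
\end{example}

\section{Ordered groups on the cone}\label{sec:group}

Conditions (3) and (4) of Theorem~\ref{thm:group} both provide many inflationary order automorphisms issuing from one base point: the identity of the group, which need not be the unit of $A$, in the first case, and $1$ in the second. We treat them together.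

\begin{lemma}\label{lem:base}
Let $e\in A^{++}$. Suppose that for every $a\in A_+$ there is an inflationary order automorphism $T$ of $A^{++}$ with $T(e)=e+a$. Then $A$ is commutative.
\end{lemma}

\begin{proof}
Suppose that $\pi\colon A\to B(H)$ is irreducible with $\dim H\ge2$. Let $a\in A_+$ and let $T$ be as in the hypothesis. By Theorem~\ref{thm:rigid} there is $\alpha\ge1$ with $\pi(T(x))=\alpha\pi(x)$ for all $x\in A^{++}$. For $x=e$ this reads $\pi(e)+\pi(a)=\alpha\pi(e)$, so $\pi(a)\in\mathbb C\pi(e)$. As $A_+$ spans $A$, the space $\pi(A)$ has dimension at most one; it contains $\pi(1)=1$, so $\pi(A)=\mathbb C1$. Then every line in $H$ is invariant, which contradicts irreducibility. Hence every irreducible representation $\pi$ is one-dimensional and satisfies $\pi(ab-ba)=0$ for all $a,b\in A$. By (F5), $ab=ba$.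
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:group}]
We prove $(1)\Rightarrow(5)\Rightarrow(2)\Rightarrow(3)\Rightarrow(1)$ and $(1)\Rightarrow(4)\Rightarrow(1)$. When $A$ is commutative we identify it with $C(X)$, $X$ compact Hausdorff; the order is then the pointwise order of functions.

$(1)\Rightarrow(5)$. The map $x\mapsto\log x$ is a bijection from the strictly positive continuous functions onto the real continuous functions, and $x\le y$ if and only if $\log x\le\log y$.

$(5)\Rightarrow(2)$. Let $\Psi\colon A^{++}\to A_{sa}$ be a bijection with $a\le b\iff\Psi(a)\le\Psi(b)$, and put $a\circ b=\Psi^{-1}(\Psi(a)+\Psi(b))$. This is an abelian group operation. If $a\le b$, then $\Psi(a)+\Psi(c)\le\Psi(b)+\Psi(c)$, hence $a\circ c\le b\circ c$. (For $\Psi=\log$ on $C(X)^{++}$ this is the product of $A$.)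

$(2)\Rightarrow(3)$. For a commutative operation the two invariance conditions coincide.

$(3)\Rightarrow(1)$. Let $e$ be the identity of the group, let $a\in A_+$, and put $g=e+a\in A^{++}$ and $T(x)=x\circ g$. Let $g'$ be the group inverse of $g$. The map $T$ is a bijection of $A^{++}$ with inverse $x\mapsto x\circ g'$, and $T(e)=g$. Invariance under right multiplication by $g$ gives $x\le y\Rightarrow T(x)\le T(y)$, and invariance under right multiplication by $g'$ gives the converse, so $T$ is an order automorphism. Invariance under left multiplication by $x$, applied to $e\le g$, gives $x=x\circ e\le x\circ g=T(x)$, so $T$ is inflationary. Lemma~\ref{lem:base} shows that $A$ is commutative.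

$(1)\Rightarrow(4)$. Let $b\ge1$ in $C(X)$ and $T(x)=bx$. Multiplication by the strictly positive function $b$ is a bijection of $C(X)^{++}$ that preserves the pointwise order in both directions, $bx\ge x$, and $T(1)=b$.

$(4)\Rightarrow(1)$. Apply Lemma~\ref{lem:base} with $e=1$ and $b=1+a$.
\end{proof}

The implication $(2)\Rightarrow(1)$ answers the Problem. In the step $(3)\Rightarrow(1)$, one of the two invariances made $T$ an order embedding, the other made it inflationary, and the existence of inverses made it surjective and order reflecting. The next examples show that none of this can be spared.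

\begin{example}[One-sided invariance does not suffice]\label{ex:cholesky}
Let $n\ge2$ and let $L$ be the set of lower triangular matrices in $M_n(\mathbb C)$ with positive diagonal entries, a group under matrix multiplication. Every $a\in M_n(\mathbb C)^{++}$ has a unique Cholesky factorization $a=l_al_a^*$ with $l_a\in L$, and $ll^*\in M_n(\mathbb C)^{++}$ for $l\in L$, so $a\mapsto l_a$ is a bijection onto $L$. Define
\[
a\circ b=l_a\,b\,l_a^* .
\]
Since $a\circ b=(l_al_b)(l_al_b)^*$ and $l_al_b\in L$, uniqueness gives $l_{a\circ b}=l_al_b$. Thus $(M_n(\mathbb C)^{++},\circ)$ is a group isomorphic to $L$, with identity $1$, and $a\le b$ implies $c\circ a=l_cal_c^*\le l_cbl_c^*=c\circ b$. Yet $M_n(\mathbb C)$ is not commutative. Here the two properties are shared out between different maps: for $g\ge1$, the map $x\mapsto g\circ x$ is an order automorphism, and the map $x\mapsto x\circ g=l_xgl_x^*$ is inflationary. To see invariance on the other side fail, take $n=2$, $g=\operatorname{diag}(4,1)\ge1$ and $x=\left(\begin{smallmatrix}2&1\\1&2\end{smallmatrix}\right)$. Then $l_g=\operatorname{diag}(2,1)$ and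
\[
g\circ x-1\circ x=\begin{pmatrix}8&2\\2&2\end{pmatrix}-\begin{pmatrix}2&1\\1&2\end{pmatrix}=\begin{pmatrix}6&1\\1&0\end{pmatrix},
\]
which has determinant $-1$ and is not positive.
\end{example}

\begin{example}[A semigroup does not suffice]\label{ex:semigroup}
For every $A$, the pair $(A^{++},+)$ is a commutative semigroup with $a\le b\iff a+c\le b+c$. Its translations $x\mapsto x+c$ are inflationary order embeddings, but they are not surjective, since $x+c=c$ has no solution $x\in A^{++}$. They correspond to the term $k_\pi$ in Theorem~\ref{thm:rigid}.
\end{example}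

\section{Classification of inflationary order embeddings}\label{sec:class}

Theorem~\ref{thm:rigid} produces $\alpha_\pi$ and $k_\pi$ separately in each representation. They come from elements of $A$ because both can be read off from $T(1)$ and $T(2\cdot1)$.

\begin{proof}[Proof of Theorem~\ref{thm:class}]
(b) As an intersection of kernels of representations, $J$ is a closed two-sided ideal. Let $z\in J$ and $a\in A$. An irreducible $\pi$ with $\dim\pi\ge2$ annihilates $za-az$ because $\pi(z)=0$, and a character annihilates it because its range is commutative. By (F5), $za=az$, so $J$ lies in the center.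

Let $T$ be an inflationary order embedding, $c=T(2\cdot1)-T(1)$ and $k=T(1)-c$. For irreducible $\pi$ with $\dim\pi\ge2$, Theorem~\ref{thm:rigid} gives
\begin{equation}\label{eq:ck}
\pi(c)=(2\alpha_\pi1+k_\pi)-(\alpha_\pi1+k_\pi)=\alpha_\pi1,\qquad\pi(k)=(\alpha_\pi1+k_\pi)-\alpha_\pi1=k_\pi ,
\end{equation}
and therefore $\pi(T(x)-cx-k)=0$ for all $x\in A^{++}$. This means $T(x)-cx-k\in J$. The operator $\pi(c)$ is scalar for every irreducible $\pi$, by \eqref{eq:ck} if $\dim\pi\ge2$ and automatically if $\dim\pi=1$. Hence $\pi(ca-ac)=0$ for all irreducible $\pi$ and all $a\in A$, and $c$ is central by (F5).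

(a) If $A$ has no characters, then $J$ is the intersection of the kernels of all irreducible representations, so $J=\{0\}$ by (F5), and part (b) gives $T(x)=cx+k$ with $c$ central. By \eqref{eq:ck}, $\pi(c-1)=(\alpha_\pi-1)1\ge0$ and $\pi(k)=k_\pi\ge0$ for all irreducible $\pi$, so $c\ge1$ and $k\ge0$ by (F5). If $T$ is surjective, then every $k_\pi$ vanishes, and $k=0$.

Conversely, let $c\ge1$ be central, let $k\in A_+$, and put $T(x)=cx+k$. The elements $c^{1/2}$, $c^{-1/2}$ and $(c-1)^{1/2}$ are norm limits of polynomials in $c$, hence central. For $x\in A^{++}$ we have $cx=c^{1/2}xc^{1/2}\in A^{++}$, so $T(x)\in A^{++}$. The element $T(y)-T(x)=c^{1/2}(y-x)c^{1/2}$ is positive if and only if $y-x$ is, by (F1) with $d=c^{1/2}$ and $d=c^{-1/2}$. Moreover,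
\[
T(x)-x=(c-1)^{1/2}x(c-1)^{1/2}+k\ge0 .
\]
So $T$ is an inflationary order embedding. If $k=0$, it is surjective, since $y=T(c^{-1}y)$ with $c^{-1}y=c^{-1/2}yc^{-1/2}\in A^{++}$ for $y\in A^{++}$.
\end{proof}

\begin{remark}
The number $\alpha_\pi$ does depend on $\pi$: on $A=M_2(\mathbb C)\oplus M_3(\mathbb C)$ the map $(x,y)\mapsto(2x,3y)$ is an inflationary order automorphism. The error term in (b) cannot be dropped. For $A=M_2(\mathbb C)\oplus\mathbb C$ we have $J=\{0\}\oplus\mathbb C$, and $T(x,s)=(x,\tau(s))$ is an inflationary order embedding for every function $\tau$ as in Example~\ref{ex:hyp}(i). The inequalities for $c$ and $k$ can also fail in the presence of characters: for $A=\mathbb C$, the function $\tau(s)=\max\{s,\,2+s/2\}$ has $c=\frac12$, and $\tau(s)=s+s^2$ has $c=4$ and $k=-2$.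
\end{remark}

\begin{thebibliography}{9}

\bibitem{Murphy}
Murphy, \emph{C$^*$-Algebras and Operator Theory}.

\end{thebibliography}
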